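
\newtheorem{theorem}{Theorem}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{remark}
\newtheorem*{remark}{Remark}
\numberwithin{equation}{section}

\title{Uniqueness sets for convolution operators\\ with semirational symbols}


\begin{abstract}
Let $K$ be the convolution operator on $L^2(\mathbb R)$ with symbol $\operatorname{sgn}\xi\cdot R(\xi)$, where $R$ is a rational function that is bounded and bounded away from zero on $\mathbb R$. We prove that if $f\in L^2(\mathbb R)$ and $Kf$ both vanish almost everywhere on a set of positive Lebesgue measure, then $f=0$. More generally, for a symbol equal to one rational function on $(0,\infty)$ and to another on $(-\infty,0)$, with real poles and growth at infinity allowed, this uniqueness holds in the natural domain of the operator and for all sets of positive measure if and only if the two rational functions differ. The proof extends a first-order system satisfied on the set to a strip in the upper half-plane, with coefficients chosen so that the defect of the system satisfies a homogeneous $\bar\partial$-inequality, and then applies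 the Lusin--Privalov theorem.
\end{abstract}

\section{The question and the results}

\subsection{Vanishing of a function and of its transform}

Let $K$ be the convolution operator on $L^2(\mathbb R)$ with symbol
\begin{equation}\label{eq:symbol}
\hat K(\xi)=\operatorname{sgn}\xi\cdot R(\xi)\quad(\xi\in\mathbb R),\qquad 0<\inf_{\mathbb R}|R|\le\sup_{\mathbb R}|R|<\infty,
\end{equation}
where $R$ is a rational function. A measurable set $E\subset\mathbb R$ is a \emph{$(K,L^2)$-set} if the only $f\in L^2(\mathbb R)$ with
\[
f=0\quad\text{and}\quad Kf=0\qquad\text{a.e.\ on }E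
\]
is $f=0$. A null set never has this property. The question is whether, for every $K$ of the form \eqref{eq:symbol}, all sets of positive measure have it.

Two extreme cases show what is at stake. Suppose first that $R$ is a nonzero constant, so that $K$ is a multiple of the Hilbert transform. In this case the answer is known to be yes, for the following reason. Split $f=f_++f_-$ into its parts with positive and with negative frequencies. Then $Kf=R\,(f_+-f_-)$, so if $f$ and $Kf$ vanish on $E$, then so do $f_+$ and $f_-$. Each of these is the boundary function of an analytic function in a half-plane, and such a function is zero once its boundary values vanish on a set of positive measure. So every $E$ with $|E|>0$ is a $(K,L^2)$-set.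

Suppose next that we drop the factor $\operatorname{sgn}\xi$ and take the symbol $R=P/Q$, with polynomials $P$ and $Q$. Then uniqueness fails badly: for $0\ne g\in C_c^\infty(\mathbb R)$ put $f=Q(D)g$, where $D=-i\,d/dx$. Then $f\ne0$ and $Kf=P(D)g$, and both functions vanish off the support of $g$.

The symbol \eqref{eq:symbol} mixes the two cases. The jump of $\operatorname{sgn}$ separates $f_+$ from $f_-$, while the factor $R$ acts like a ratio of differential operators, which are local. One may hope that the jump wins, and it does.

\begin{theorem}\label{thm:main}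
Let $\hat K$ be as in \eqref{eq:symbol}. If $|E|>0$, $f\in L^2(\mathbb R)$ and $f=Kf=0$ a.e.\ on $E$, then $f=0$. Thus $E$ is a $(K,L^2)$-set if and only if $|E|>0$.
\end{theorem}

The method does not need the bounds in \eqref{eq:symbol}, or the relation between the two halves of the symbol. It gives the following classification.

\begin{theorem}\label{thm:class}
Let $R_1,R_2$ be arbitrary rational functions (real poles and growth at infinity allowed). Let $k=R_1$ on $(0,\infty)$, $k=R_2$ on $(-\infty,0)$, and let $\widehat{Kf}=k\hat f$ on the domain $\{f\in L^2(\mathbb R):k\hat f\in L^2(\mathbb R)\}$. The following are equivalent: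
\begin{enumerate}
\item[(a)] for every $E$ with $|E|>0$, the only $f$ in the domain with $f=Kf=0$ a.e.\ on $E$ is $f=0$;
\item[(b)] $R_1\not\equiv R_2$.
\end{enumerate}
If $R_1\equiv R_2$, uniqueness fails for every $E$ disjoint from some nondegenerate interval.
\end{theorem}

So among these symbols the only obstruction is that the symbol is itself rational. Both theorems are consequences of a statement about systems of differential equations on $E$, Theorem~\ref{thm:core} below.

\subsection{Conventions and facts used}

We write $\hat f(\xi)=\int f(x)e^{-ix\xi}\,dx$, so that $p(D)$ has symbol $p(\xi)$. Another normalization only rescales or reflects $\xi$, which does not change the classes of symbols considered. The Sobolev space $W^{n,2}=W^{n,2}(\mathbb R)$ consists of the $f\in L^2(\mathbb R)$ with $(1+|\xi|)^n\hat f\in L^2$. All sets $E$ are Lebesgue measurable. For vectors and matrices we use the Euclidean norm and the operator norm.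

Let $\mathbb C_\pm=\{\pm\operatorname{Im}z>0\}$, and let $H^2_\pm$ be the space of $f\in L^2(\mathbb R)$ with $\hat f=0$ a.e.\ on $\mp(0,\infty)$. For $f\in H^2_\pm$ the formula
\[
f(z)=\frac1{2\pi}\int_{\pm(0,\infty)}\hat f(\xi)e^{iz\xi}\,d\xi\qquad(z\in\mathbb C_\pm)
\]
defines an analytic function, the Poisson extension of $f$, which has the nontangential boundary value $f(x)$ at a.e.\ $x\in\mathbb R$. We denote it by the same letter. If moreover $f\in W^{1,2}$, differentiating the formula shows that the complex derivative of the extension is the extension of $f'\in H^2_\pm$.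

We write $\bar\partial=\frac12(\partial_x+i\partial_y)$ and $\partial=\frac12(\partial_x-i\partial_y)$, and use two facts.

\medskip
\noindent\textbf{(LP)} \emph{The Lusin--Privalov theorem} (\cite[Ch.~III]{Koosis}, \cite[Ch.~8]{CL}): an analytic function in the disc that has nontangential limit $0$ at every point of a boundary set of positive measure is identically zero. The same holds in a half-plane, by a M\"obius map, and in an open rectangle $\Omega$ for a subset of positive measure of an open side. Indeed, by Schwarz reflection a conformal map of $\Omega$ onto the disc continues conformally across the open side; so it preserves positive measure and nontangential approach there.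

\medskip
\noindent\textbf{(S)} \emph{If $w\in W^{1,2}$ and $w=0$ a.e.\ on $E$, then $w'=0$ a.e.\ on $E$.} Indeed, take the locally absolutely continuous representative of $w$; its pointwise derivative exists and equals $w'$ a.e. So at almost every point of $E\cap\{w=0\}$ the function $w$ is differentiable, and all but countably many points of this set are accumulation points of it. At a point with both properties the derivative is $0$.

\section{Reduction to a system on $E$}

\subsection{What makes the question hard}

Write $R=P/Q$, where $P,Q$ are polynomials without real zeros. Boundedness of $R$ and of $1/R$ forces $\deg P=\deg Q=:n$. Multiplying both by $\xi+i$ if necessary, we take $n\ge1$.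

If $f$ happens to lie in $W^{n,2}$, uniqueness is immediate. In that case $Kf\in W^{n,2}$ too, and by repeated use of (S) all derivatives of $f$ and $Kf$ up to order $n$ vanish a.e.\ on $E$. Hence
\begin{equation}\label{eq:elim}
P(D)f+Q(D)Kf=2P(D)f_+
\end{equation}
vanishes a.e.\ on $E$; the two sides agree because $P\hat f+Q\operatorname{sgn}\xi\,\frac PQ\hat f=2P\hat f\,1_{(0,\infty)}$. The right side is in $H^2_+$, so it is zero by (LP), and then $P\hat f_+=0$ gives $f_+=0$. In the same way $P(D)f-Q(D)Kf=2P(D)f_-$ gives $f_-=0$.

For $f\in L^2$ both sides of \eqref{eq:elim} still make sense as distributions. If $E$ contains an open interval $L$, one still has $P(D)f_+=0$ on $L$, because derivatives of distributions are local. Then $f_+$ coincides on $L$ with an entire solution of this differential equation, and the argument of Step~5 in Section~\ref{sec:proof} gives $f_+=0$; similarly $f_-=0$. But if $E$ has empty interior, the vanishing of $f$ and $Kf$ a.e.\ on $E$ gives no direct information on their distributional derivatives. Mollifying $f$ does not help either, since it destroys the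 zeros on $E$. The difficulty lies in rough functions on sets without interior, where we cannot eliminate by differentiation.

\subsection{The core theorem}

We therefore do the opposite and integrate. Let $\hat g=\hat f/Q$. Since $Q$ has degree $n$ and no real zeros, $|Q(\xi)|\ge c(1+|\xi|)^n$ with $c>0$, and $g\in W^{n,2}$. Split $g=g_++g_-$ with $g_\pm\in H^2_\pm\cap W^{n,2}$. Then
\begin{equation}\label{eq:fKf}
f=Q(D)(g_++g_-),\qquad Kf=P(D)(g_+-g_-),
\end{equation}
so the hypothesis is a pair of differential equations that hold \emph{pointwise} a.e.\ on $E$.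

\begin{theorem}\label{thm:core}
Let $n\ge1$, and let $B(\xi)=\sum_{j=0}^nB_j\xi^j$ be a $2\times2$ matrix polynomial with complex coefficients and $\det B\not\equiv0$. Let $g_\pm\in H^2_\pm\cap W^{n,2}$ and $G=(g_+,g_-)^T$. If $B(D)G=0$ a.e.\ on a set $E$ with $|E|>0$, then $g_+=g_-=0$.
\end{theorem}

\begin{proof}[Proof of Theorem~\ref{thm:main} from Theorem~\ref{thm:core}]
By \eqref{eq:fKf}, if $f=Kf=0$ a.e.\ on $E$ then $B(D)G=0$ a.e.\ on $E$ with
\[
B=\begin{pmatrix}Q&Q\\P&-P\end{pmatrix},\qquad \det B=-2PQ\not\equiv0 .
\]
Theorem~\ref{thm:core} gives $g_\pm=0$, hence $f=0$. Conversely, if $|E|=0$ then every $f\in L^2(\mathbb R)$ satisfies $f=Kf=0$ a.e.\ on $E$, so $E$ is not a $(K,L^2)$-set.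
\end{proof}

The condition $\det B\not\equiv0$ cannot be dropped. For $B=\begin{pmatrix}1&1\\1&1\end{pmatrix}$ the equation only says $g_++g_-=0$ on $E$; if $E$ misses a nondegenerate open interval, then $g_++g_-$ may be any nonzero test function supported in that interval.

\section{The smallest case, by hand}\label{sec:example}

The idea of the proof is visible for
\[
R(\xi)=\frac{\xi+b}{\xi-b},\qquad b\in\mathbb C\setminus\mathbb R,
\]
where $n=1$. By \eqref{eq:fKf} the hypothesis reads $D(g_++g_-)=b(g_++g_-)$ and $D(g_+-g_-)=-b(g_+-g_-)$ on $E$. Adding and subtracting, we get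
\begin{equation}\label{eq:exE}
g_+'=ib\,g_-,\qquad g_-'=ib\,g_+\qquad\text{a.e.\ on }E .
\end{equation}
The first equation alone equates the boundary values of a function analytic in $\mathbb C_+$ with those of a function analytic in $\mathbb C_-$. To compare them inside one domain, reflect $g_-$ to the upper half-plane: for $z\in\mathbb C_+$ consider $g_+(z)$, which is analytic, and $g_-(\bar z)$, which is antianalytic.

\medskip
\noindent\textbf{First attempt.} Put $u_1=g_+'(z)-ib\,g_-(\bar z)$ and $u_2=g_-'(\bar z)-ib\,g_+(z)$. Both have boundary values $0$ a.e.\ on $E$. If we had $|\bar\partial u_1|,|\partial u_2|\le C(|u_1|+|u_2|)$, then $(u_1,\overline{u_2})$ would be close enough to analytic for (LP) to apply, as we shall see in Section~\ref{sec:LP}. But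
\[
\bar\partial u_1=-ib\,g_-'(\bar z)=-ib\,u_2+b^2g_+(z),
\]
and the term $b^2g_+$ is not controlled by $u_1,u_2$.

\medskip
\noindent\textbf{The remedy.} Forget for a moment that $g_\pm\in H^2_\pm$, and consider entire functions $u,v$ in place of $g_+,g_-$ that satisfy the equations of \eqref{eq:exE} on the whole line. A good choice of defects should vanish identically for all such pairs, and $u_1,u_2$ do not. Indeed, the system $u'=ibv$, $v'=ibu$ on the line has the basis of solutions $(e^{ibx},e^{ibx})$, $(e^{-ibx},-e^{-ibx})$. Extending first components by $x\mapsto z$ and second components by $x\mapsto\bar z$, we get, at height $y$,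
\[
\bigl(e^{-by}e^{ibx},\ e^{by}e^{ibx}\bigr),\qquad \bigl(e^{by}e^{-ibx},\ -e^{-by}e^{-ibx}\bigr),
\]
and these satisfy a \emph{different} first-order system in $x$ on each horizontal line. To find its first equation $\partial_xu=pu+qv$, insert both pairs:
\[
ib=p+q\,e^{2by},\qquad -ib=p-q\,e^{-2by},
\]
so $q=ib/\cosh 2by$ and $p=-q\sinh2by=-ib\tanh2by$. The second equation is found in the same way. With
\[
\tau=b\tanh2by,\qquad \sigma=\frac b{\cosh2by},\qquad \tau'=2\sigma^2,\quad\sigma'=-2\sigma\tau,
\]
the correct defects are
\[
U_1=g_+'(z)+i\tau\,g_+(z)-i\sigma\,g_-(\bar z),\qquad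
U_2=g_-'(\bar z)-i\sigma\,g_+(z)-i\tau\,g_-(\bar z).
\]
At $y=0$ we have $\tau=0$, $\sigma=b$, so the boundary values are still the defects of \eqref{eq:exE}. Since $\bar\partial h(y)=\frac i2h'(y)$ and $\partial h(y)=-\frac i2h'(y)$,
\begin{align*}
\bar\partial U_1&=-\tfrac12\tau'g_++\tfrac12\sigma'g_--i\sigma g_-'=-\sigma^2g_+-\sigma\tau g_--i\sigma g_-'=-i\sigma\,U_2,\\
\partial U_2&=-i\sigma g_+'-\tfrac12\sigma'g_+-\tfrac12\tau'g_-=-i\sigma g_+'+\sigma\tau g_+-\sigma^2g_-=-i\sigma\,U_1,
\end{align*}
where $g_+,g_+'$ are taken at $z$ and $g_-,g_-'$ at $\bar z$. The uncontrolled term is gone. The vector $V=(U_1,\overline{U_2})$ satisfies $|\bar\partial V|=|\sigma|\,|V|$ and has boundary values $0$ a.e.\ on $E$. This will force $V=0$ near a point of $E$; so \eqref{eq:exE} holds on a whole interval, and from there the proof is easy.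

The coefficients may blow up: for $b=i$ we have $\cosh2by=\cos2y$, which vanishes at $y=\pi/4$. So we work in a thin strip. This costs nothing, because (LP) is local.

\section{Lusin--Privalov for $|\bar\partial V|\le C|V|$}\label{sec:LP}

A vector function with $|\bar\partial V|\le C|V|$ becomes analytic, on a small domain, after multiplication by a suitable invertible continuous matrix function. So it inherits boundary uniqueness.

\begin{proposition}\label{prop:LP}
Let $\rho>0$, $C\ge0$ and $8\rho C\le1$. Let $I$ be an open interval of length $2\rho$ and $\Omega=I\times(0,\rho)$; identify $I$ with the open side $I\times\{0\}$. Let $V:\Omega\to\mathbb C^m$ be smooth with $|\bar\partial V|\le C|V|$. If $V$ has nontangential limit $0$ at every point of a measurable set $F\subset I$ with $|F|>0$, then $V\equiv0$ in $\Omega$.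
\end{proposition}

\begin{proof}
Regard $V$ as a column and put $\beta=(\bar\partial V)V^*/|V|^2$ where $V\ne0$, and $\beta=0$ where $V=0$. This is a measurable $m\times m$ matrix function with $\|\beta\|\le C$. Moreover
\[
\bar\partial V=\beta V\quad\text{everywhere in }\Omega,
\]
since at a zero of $V$ the hypothesis gives $\bar\partial V=0$. We look for an invertible $S$ with $\bar\partial S=-S\beta$, for then $SV$ will be analytic.

For bounded measurable $\varphi$ on $\Omega$ let
\[
T\varphi(z)=\frac1\pi\int_\Omega\frac{\varphi(\zeta)}{z-\zeta}\,dA(\zeta).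
\]
This is the convolution of a bounded function of compact support with the locally integrable function $1/(\pi z)$, a fundamental solution of $\bar\partial$. So $T\varphi$ is continuous on $\mathbb C$ and $\bar\partial T\varphi=\varphi$ in $\mathcal D'(\Omega)$. To estimate it, let $\Delta$ be the disc centered at $z$ with radius $r$ given by $\pi r^2=|\Omega|=2\rho^2$. The sets $\Omega\setminus\Delta$ and $\Delta\setminus\Omega$ have equal area, and $1/|z-\zeta|$ is at most $1/r$ on the first and at least $1/r$ on the second (apart from $\zeta=z$). Hence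
\[
\frac1\pi\int_\Omega\frac{dA(\zeta)}{|z-\zeta|}\le\frac1\pi\int_\Delta\frac{dA(\zeta)}{|z-\zeta|}=2r=2\sqrt{2/\pi}\,\rho\le2\rho ,
\]
and $\|T\varphi\|_\infty\le2\rho\|\varphi\|_\infty$, also for matrix functions.

On the space of bounded measurable $m\times m$ matrix functions on $\Omega$ with the supremum norm, the map $S\mapsto\mathbf 1-T(S\beta)$, where $\mathbf 1$ is the identity matrix, is therefore a contraction with constant $2\rho C\le\frac14$. Its fixed point $S$ is continuous, with $\|S\|_\infty\le1+\frac14\|S\|_\infty$. So $\|S\|_\infty\le\frac43$ and $\|S-\mathbf 1\|_\infty\le\frac14\cdot\frac43=\frac13$. Thus $S(z)$ is invertible for every $z\in\Omega$, and $\bar\partial S=-S\beta$ in $\mathcal D'(\Omega)$.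

Put $\Phi=SV$, a continuous function. Since $V$ is smooth, the product rule holds in $\mathcal D'(\Omega)$:
\[
\bar\partial\Phi=(\bar\partial S)V+S\,\bar\partial V=-S\beta V+S\beta V=0 .
\]
By Weyl's lemma (a continuous solution of $\bar\partial\Phi=0$ in the sense of distributions is analytic) $\Phi$ is analytic in $\Omega$. Since $S$ is bounded, $\Phi$ has nontangential limit $0$ at every point of $F$, so $\Phi\equiv0$ by (LP), applied to each component. As $S$ is invertible everywhere, $V\equiv0$.
\end{proof}

\section{Proof of Theorem~\ref{thm:core}}\label{sec:proof}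

\subsection*{Step 1. We may assume $\det B_n\ne0$}

We want to solve the system for the highest derivatives. In the situation of Theorem~\ref{thm:main} this is possible at once, because $\det B=-2PQ$ has degree $2n$. In general, $\det B_n$ is the coefficient of $\xi^{2n}$ in $\det B$ and may be zero.

Suppose $\det B_n=0$, and take a row vector $c\ne0$ with $cB_n=0$. Then $w=cB(D)G$ involves only derivatives of $g_\pm$ of order at most $n-1$, so $w\in W^{1,2}$. Also $w=0$ a.e.\ on $E$, and by (S) $Dw=0$ a.e.\ on $E$. Choose $i$ with $c_i\ne0$ and replace the $i$-th row of $B$ by $\xi\,cB(\xi)$. The entries still have degree at most $n$, and the equation still holds a.e.\ on $E$. The new determinant is $c_i\,\xi\det B\not\equiv0$, of degree one higher. The degree of the determinant never exceeds $2n$; so after at most $2n$ such steps we have $\det B_n\ne0$.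

For example, $B=\begin{pmatrix}1&1\\\xi^2&\xi^2+1\end{pmatrix}$ with $n=2$ has determinant $1$. Two steps with $c=(1,0)$ turn the first row into $(\xi^2,\xi^2)$. Then $c=(1,-1)$, replacing the second row, gives the second row $(0,-\xi)$, and $c=(0,1)$ gives $(0,-\xi^2)$. Now $B_2=\begin{pmatrix}1&1\\0&-1\end{pmatrix}$ is invertible.

\subsection*{Step 2. A first-order system on $E$}

Now $D^nG=-B_n^{-1}\sum_{j<n}B_jD^jG$ a.e.\ on $E$. Put
\[
Y=\bigl(g_+,g_+',\dots,g_+^{(n-1)},\,g_-,g_-',\dots,g_-^{(n-1)}\bigr)^T\in W^{1,2}(\mathbb R;\mathbb C^{2n}).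
\]
Then there is a constant $2n\times2n$ matrix $M$ with
\begin{equation}\label{eq:YonE}
Y'=MY\qquad\text{a.e.\ on }E .
\end{equation}
In general $Y'$ is only in $L^2$, so (S) does not allow us to differentiate \eqref{eq:YonE}. Instead we extend it to the upper half-plane, as in Section~\ref{sec:example}.

\subsection*{Step 3. The extended system}

For $z=x+iy$ with $y>0$ let $Y(x,y)$ be the vector with entries $g_+^{(j)}(z)$ and $g_-^{(j)}(\bar z)$, $0\le j<n$. It is smooth. Let $J=\operatorname{diag}(\mathbf 1_n,-\mathbf 1_n)$. Since $\partial_yh(x\pm iy)=\pm i\,h'(x\pm iy)$ for analytic $h$,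
\begin{equation}\label{eq:CR}
\partial_yY=iJ\,\partial_xY .
\end{equation}

As in the example, we choose the system at height $y$ so that it is satisfied exactly by the extensions of the solutions $e^{Mx}v$ of $Y'=MY$ on the line. To extend these, replace $x$ by $z$ in the first $n$ rows and by $\bar z$ in the last $n$. With $\Pi_\pm=\frac12(\mathbf 1\pm J)$ this gives
\[
\Pi_+e^{Mz}v+\Pi_-e^{M\bar z}v=\Theta(y)e^{Mx}v,\qquad \Theta(y)=\Pi_+e^{iyM}+\Pi_-e^{-iyM}.
\]
We have $\Theta(0)=\mathbf 1$, so $\Theta(y)$ is invertible on some interval $[0,\delta]$, $\delta>0$. There the extended solutions satisfy $\partial_xY=\Theta M\Theta^{-1}Y$. So put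
\[
A(y)=\Theta(y)M\Theta(y)^{-1}\qquad(0\le y\le\delta),\qquad A(0)=M .
\]
Because $J\Pi_\pm=\pm\Pi_\pm$, we have $\Theta'=iJ\Theta M$. Hence
\begin{equation}\label{eq:Riccati}
A'=\Theta'M\Theta^{-1}-\Theta M\Theta^{-1}\Theta'\Theta^{-1}=iJA^2-iAJA=i[J,A]A .
\end{equation}

Define the defect of our $Y$ on the strip $0<y<\delta$ by
\[
U=\partial_xY-A(y)Y .
\]
By \eqref{eq:CR},
\begin{align*}
\partial_yU-iJ\partial_xU
&=\bigl(iJ\partial_x^2Y-A'Y-iAJ\,\partial_xY\bigr)-\bigl(iJ\partial_x^2Y-iJA\,\partial_xY\bigr)\\
&=i[J,A]\,\partial_xY-A'Y\\
&=i[J,A]\,U+\bigl(i[J,A]A-A'\bigr)Y .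
\end{align*}
The last term is the one that spoiled the first attempt in Section~\ref{sec:example}, where $A$ was constant. By \eqref{eq:Riccati} it is zero, and
\begin{equation}\label{eq:U}
\partial_yU-iJ\,\partial_xU=i[J,A]\,U .
\end{equation}

Write $U=(U_1,U_2)\in\mathbb C^n\times\mathbb C^n$ and $A=(A_{kl})_{k,l=1,2}$ in $n\times n$ blocks. Then
\[
[J,A]=JA-AJ=\begin{pmatrix}0&2A_{12}\\-2A_{21}&0\end{pmatrix}.
\]
Since $\partial_y-i\partial_x=-2i\bar\partial$ and $\partial_y+i\partial_x=2i\partial$, equation \eqref{eq:U} reads
\[
\bar\partial U_1=-A_{12}U_2,\qquad \partial U_2=-A_{21}U_1 .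
\]
Let $V=(U_1,\overline{U_2})$. Conjugating the second equation gives $\bar\partial V=\bigl(-A_{12}U_2,\,-\overline{A_{21}}\,\overline{U_1}\bigr)$. With $C=\sup_{[0,\delta]}\|A\|<\infty$ this yields
\begin{equation}\label{eq:V}
|\bar\partial V|\le C|V|\qquad(0<y<\delta).
\end{equation}

Finally, the entries of $Y$ and $\partial_xY$ are the extensions of $g_\pm^{(j)}\in H^2_\pm$, $0\le j\le n$, reflected in the case of $g_-$, and $A$ is continuous on $[0,\delta]$. So $U$ has the nontangential limit $Y'(x)-MY(x)$ at a.e.\ $x\in\mathbb R$. By \eqref{eq:YonE}, $V$ has nontangential limit $0$ at a.e.\ point of $E$.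

\subsection*{Step 4. From $E$ to an interval}

Let $x_0$ be a density point of $E$ and choose $\rho\in(0,\delta]$ with $8\rho C\le1$. Put $I=(x_0-\rho,x_0+\rho)$, so that $|E\cap I|>0$. By \eqref{eq:V}, Proposition~\ref{prop:LP} applies to $V$ on $\Omega=I\times(0,\rho)$, where $F$ is the set of points of $E\cap I$ at which $V$ has nontangential limit $0$; it differs from $E\cap I$ by a null set. Thus $V\equiv0$ in $\Omega$, that is, $U\equiv0$ there. The nontangential limit of $U$ is $Y'-MY$ a.e., so
\[
Y'=MY\qquad\text{a.e.\ on the whole interval }I .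
\]

\subsection*{Step 5. Conclusion}

Since $Y$ is locally absolutely continuous on the line, $Y(x)=e^{M(x-x_0)}Y(x_0)$ for $x\in I$. So $g_+$ coincides on $I$ with an entire function $p$, an entry of $e^{M(z-x_0)}Y(x_0)$. Let $\chi$ be the characteristic polynomial of $M$. By the Cayley--Hamilton theorem $\chi(d/dz)e^{M(z-x_0)}=\chi(M)e^{M(z-x_0)}=0$, so $\chi(d/dz)p=0$.

The function $g_+-p$ is analytic in $\mathbb C_+$ and has nontangential limit $0$ a.e.\ on $I$. By (LP), $g_+=p$ in $\mathbb C_+$. Hence $\chi(d/dx)g_+(x+iy)=0$ for every $y>0$. The function $g_+(\cdot+iy)$ has Fourier transform $e^{-y\xi}\hat g_+(\xi)$, so all its derivatives are in $L^2$ and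
\[
\chi(i\xi)\,e^{-y\xi}\,\hat g_+(\xi)=0\qquad\text{for a.e.\ }\xi .
\]
The polynomial $\chi$ has only finitely many zeros. Therefore $\hat g_+=0$ a.e., and $g_+=0$.

For $g_-$ we use the corresponding entry of $e^{M(z-x_0)}Y(x_0)$, apply (LP) in $\mathbb C_-$, and take Fourier transforms on the lines $\operatorname{Im}z=-y$, $y>0$, where the transform of $g_-(\cdot-iy)$ is $e^{y\xi}\hat g_-(\xi)$. The result is $g_-=0$. This proves Theorem~\ref{thm:core}, and with it Theorem~\ref{thm:main}.\qed

\section{The classification}

\begin{proof}[Proof of Theorem~\ref{thm:class}]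
\emph{(b)$\Rightarrow$(a).} The new point is that $R_1$ and $R_2$ may have real poles or grow at infinity. The two conditions $f\in L^2$ and $Kf\in L^2$ \emph{together} compensate for this.

Let $R_i=P_i/Q_i$ in lowest terms, with $P_i=0$, $Q_i=1$ if $R_i\equiv0$. Put $n_i=\max(\deg P_i,\deg Q_i)$ (with $\deg 0=-\infty$) and $n=\max(n_1,n_2,1)$. Let $f$ be in the domain, so that $f,Kf\in L^2$, and let $f=Kf=0$ a.e.\ on $E$, where $|E|>0$. Since $P_i$ and $Q_i$ have no common zero and one of them has degree $n_i$,
\begin{equation}\label{eq:PQ}
|P_i(\xi)|+|Q_i(\xi)|\ge c\,(1+|\xi|)^{n_i}\qquad(\xi\in\mathbb R)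
\end{equation}
with some $c>0$. Define
\[
\hat g_+=\frac{\hat f\,1_{(0,\infty)}}{Q_1(\xi)(\xi+i)^{n-n_1}},\qquad
\hat g_-=\frac{\hat f\,1_{(-\infty,0)}}{Q_2(\xi)(\xi+i)^{n-n_2}} .
\]
On $(0,\infty)$ we have
\[
\bigl(|P_1|+|Q_1|\bigr)\,\bigl|\hat f/Q_1\bigr|=|R_1\hat f|+|\hat f|\in L^2(0,\infty) .
\]
By \eqref{eq:PQ}, $(1+|\xi|)^{n_1}\hat f/Q_1\in L^2(0,\infty)$. Since $|\xi+i|\ge(1+|\xi|)/\sqrt2$, it follows that $(1+|\xi|)^n\hat g_+\in L^2$. The same computation on $(-\infty,0)$ with $P_2,Q_2,n_2$ gives $(1+|\xi|)^n\hat g_-\in L^2$. Thus $g_\pm\in H^2_\pm\cap W^{n,2}$.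

Let $\tilde P_i=P_i(\xi+i)^{n-n_i}$ and $\tilde Q_i=Q_i(\xi+i)^{n-n_i}$, polynomials of degree at most $n$. Then
\[
f=\tilde Q_1(D)g_++\tilde Q_2(D)g_-,\qquad Kf=\tilde P_1(D)g_++\tilde P_2(D)g_- .
\]
Theorem~\ref{thm:core} applies with
\[
B=\begin{pmatrix}\tilde Q_1&\tilde Q_2\\\tilde P_1&\tilde P_2\end{pmatrix},\qquad
\det B=\tilde Q_1\tilde P_2-\tilde Q_2\tilde P_1=\tilde Q_1\tilde Q_2\,(R_2-R_1)\not\equiv0 .
\]
Hence $g_\pm=0$ and $f=0$.

\emph{(a)$\Rightarrow$(b) and the last assertion.} Let $R_1\equiv R_2=P/Q$, and let $E$ be disjoint from a nondegenerate open interval $L$. Take $0\ne g\in C_c^\infty(L)$ and $f=Q(D)g\in L^2$. Then $f\ne0$, because $Q\hat g\not\equiv0$. Moreover $k\hat f=P\hat g\in L^2$, so $f$ is in the domain and $Kf=P(D)g$. Both $f$ and $Kf$ are supported in $L$, so they vanish on $E$. In particular (a) fails, for example with $E=(0,1)$.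
\end{proof}

\begin{remark}
Theorem~\ref{thm:main} (for $|E|>0$) is the case $R_1=R$, $R_2=-R$ of Theorem~\ref{thm:class}; the two functions differ because $R\not\equiv0$, and the domain is all of $L^2(\mathbb R)$ because $R$ is bounded. Step~1 of the proof of Theorem~\ref{thm:core} is used only in the wider setting. For $R_1=\xi^2$, $R_2=\xi^2+1$, for instance, $B$ is the matrix in the example given there.
\end{remark}

\begin{thebibliography}{9}
\bibitem{CL} Collingwood and Lohwater, \emph{The Theory of Cluster Sets}, Chapter 8.
\bibitem{Koosis} Koosis, \emph{Introduction to $H_p$ Spaces}, Chapter III.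
\end{thebibliography}

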